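
\newtheorem{theorem}{Theorem}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{The sequence $e^{-k^3}$ is a complex zero decreasing sequence}


\begin{abstract}
A real sequence $\{\gamma_k\}_{k\ge0}$ is a complex zero decreasing sequence (CZDS) if replacing the coefficients $a_k$ of a real polynomial by $\gamma_ka_k$ never increases the number of nonreal zeros. We prove that every positive sequence with $\gamma_k^2\ge 49\,\gamma_{k-1}\gamma_{k+1}$ for all $k\ge1$ is a CZDS. In particular $\{e^{-k^3}\}$ is a CZDS. The proof selects dominant coefficients by a weighted Newton polygon, finds zeros of the new polynomial from the sign changes between them, and bounds the number of zeros of the old polynomial by a form of Descartes' rule that ignores the coefficients that are not dominant.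
\end{abstract}

\section{The question and the results}

Let $\Gamma=\{\gamma_k\}_{k=0}^\infty$ be a sequence of real numbers. It acts on real polynomials coefficientwise:
\[
p(x)=\sum_{k=0}^n a_kx^k \quad\longmapsto\quad \Gamma[p](x)=\sum_{k=0}^n\gamma_ka_kx^k .
\]
For a polynomial $p\not\equiv0$ let $Z_c(p)$ be the number of its nonreal zeros, and let $Z_+(p)$ and $Z_-(p)$ be the numbers of its zeros in $(0,\infty)$ and in $(-\infty,0)$. All zeros are counted with multiplicity. We set $Z_c(0)=0$.

The sequence $\Gamma$ is a \emph{complex zero decreasing sequence} (CZDS) if $Z_c(\Gamma[p])\le Z_c(p)$ for every real polynomial $p$. It is a \emph{multiplier sequence} if $\Gamma[p]$ has only real zeros whenever $p$ has only real zeros. The second property is the case $Z_c(p)=0$ of the first, so every CZDS is a multiplier sequence. The CZDS property is a condition on all real polynomials, whatever the number of their nonreal zeros.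

There is a second necessary condition. A sequence $\Lambda=\{\lambda_k\}$ of nonzero real numbers is a \emph{$\lambda$-sequence} if $\Lambda[p]>0$ on $\mathbb R$ whenever $p>0$ on $\mathbb R$. If all $\gamma_k>0$ and $\Gamma$ is a CZDS, then $\Lambda=\{1/\gamma_k\}$ is a $\lambda$-sequence. Indeed, let $p>0$ on $\mathbb R$ and $q=\Lambda[p]$. Then $\Gamma[q]=p$, so $\deg q=\deg p=Z_c(p)\le Z_c(q)$. Hence $q$ has no real zeros, and $q(0)=p(0)/\gamma_0>0$.

For every integer $p\ge3$ it is known that $\{e^{-k^p}\}$ is a multiplier sequence and that $\{e^{k^p}\}$ is a $\lambda$-sequence. So $\{e^{-k^p}\}$ passes both tests. The following question is Problem~8 in \cite{book}.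

\begin{quote}
\emph{Is the sequence $\{e^{-k^3}\}_{k=0}^\infty$ a CZDS?}
\end{quote}

We show that the answer is yes. The heuristic reason is this. When $\gamma_k$ decays very fast, the terms of $\Gamma[p]$ tend to have very different sizes. Each term with a nonzero coefficient then tends to be the largest one for some $x>0$, every sign change between such terms forces a positive zero, and by Descartes' rule $p$ cannot have more positive zeros than sign changes. For a fixed sequence, however, this picture is not uniform in $p$. Some coefficients of $p$ may be so small that their terms in $\Gamma[p]$ never become visible, although they produce sign changes in the list of coefficients. One has to show that such coefficients do not produce zeros of $p$ either. We prove that this is so as soon as $\Gamma$ is log-concave with a sufficient margin.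

\begin{theorem}\label{thm:main}
Let $\gamma_k>0$ for all $k\ge0$ and
\begin{equation}\label{eq:hyp}
\gamma_k^2\ \ge\ 49\,\gamma_{k-1}\gamma_{k+1}\qquad(k\ge1).
\end{equation}
Then $Z_+(\Gamma[p])\ge Z_+(p)$ and $Z_-(\Gamma[p])\ge Z_-(p)$ for every real polynomial $p\not\equiv0$. In particular, $\Gamma$ is a CZDS. If the inequality in \eqref{eq:hyp} holds only for $1\le k\le n-1$, then the two inequalities for $Z_\pm$, and $Z_c(\Gamma[p])\le Z_c(p)$, still hold for all $p\not\equiv0$ of degree at most $n$.
\end{theorem}

\begin{corollary}\label{cor:cubic}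
The sequence $\{e^{-k^3}\}_{k=0}^\infty$ is a CZDS.
\end{corollary}

\begin{proof}
For $\gamma_k=e^{-k^3}$ and $k\ge1$ we have
$\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})=e^{(k+1)^3+(k-1)^3-2k^3}=e^{6k}\ge e^6>2^6>49$.
\end{proof}

Section~\ref{sec:limits} treats $e^{-k^p}$ for other exponents and $e^{-ak^3}$, and shows that $49$ cannot be replaced by any constant below $4$. None of the known facts about $e^{\pm k^p}$ quoted above is used in the proofs.

\paragraph{Two reductions.} Since all $\gamma_k$ are positive, $p$ and $\Gamma[p]$ have the same degree and the same multiplicity of the zero at the origin. Therefore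
\[
Z_c(\Gamma[p])-Z_c(p)=-\bigl(Z_+(\Gamma[p])-Z_+(p)\bigr)-\bigl(Z_-(\Gamma[p])-Z_-(p)\bigr),
\]
and the statement about $Z_c$ follows from those about $Z_\pm$. The substitution $x\mapsto -x$ commutes with $\Gamma$, preserves the degree and exchanges $Z_+$ and $Z_-$. So it suffices to prove
\begin{equation}\label{eq:goal}
Z_+(\Gamma[p])\ge Z_+(p).
\end{equation}

\section{The idea on a cubic}\label{sec:idea}

From here to the end of Section~\ref{sec:end}, $\Gamma$ is as in Theorem~\ref{thm:main},
\[
\theta=0.455,\qquad \sigma=\frac1{7\theta}=\frac1{3.185},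
\]
and $D=x\frac{d}{dx}$, so that $(D-\alpha)x^k=(k-\alpha)x^k$. Consider
\[
p(x)=a_0-a_1x+a_2x^2-a_3x^3,\qquad a_0,a_1,a_2,a_3>0,
\]
and $q=\Gamma[p]$. Certainly $Z_+(q)\ge1$, because $q(0)>0$ and $q(x)\to-\infty$ as $x\to\infty$. But Descartes' rule allows $p$ three positive zeros. If $a_2$ is large compared with its neighbors, one can hope to see three sign changes of $q$. Suppose instead that the quadratic term of $q$ is not prominent, say
\[
\gamma_2a_2\le\theta^{-1}\sqrt{\gamma_1a_1\,\gamma_3a_3}.
\]
We claim that then $p$ has at most one positive zero, so that \eqref{eq:goal} holds.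

\emph{Passing from $q$ to $p$ makes the coefficient smaller still.} Dividing by $\gamma_2$ and using $\gamma_2\ge7\sqrt{\gamma_1\gamma_3}$, we get $a_2\le\sigma\sqrt{a_1a_3}$.

\emph{One differentiation removes the one visible sign change.} We regard the terms with indices $0,1,3$ as the visible ones. Their signs are $+,-,-$. The change occurs between $0$ and $1$, so we multiply the coefficient of $x^k$ by $k-\frac12$:
\[
-\bigl(D-\tfrac12\bigr)p=\tfrac12a_0+\tfrac12a_1x-\tfrac32a_2x^2+\tfrac52a_3x^3 .
\]
Now the visible signs agree. By the inequality between arithmetic and geometric means,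
\[
\tfrac12a_1x+\tfrac52a_3x^3\ \ge\ \sqrt5\,\sqrt{a_1a_3}\,x^2\ >\ \tfrac32\sigma\sqrt{a_1a_3}\,x^2\ \ge\ \tfrac32a_2x^2 \qquad(x>0),
\]
so $(D-\frac12)p$ has no positive zero. Since $\frac{d}{dx}\bigl(x^{-1/2}p\bigr)=x^{-3/2}(D-\frac12)p$, Rolle's theorem gives $Z_+(p)\le1$.

The general proof has the same two halves. Three points need care.
\begin{itemize}
\item ``Visible'' must be defined for all indices at once, so that the visible terms of $q$ really force sign changes and all other terms are controlled by their visible neighbors. A Newton polygon does this (Section~\ref{sec:dominant}).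
\item The margin $49=7^2$ serves twice: $7=\theta^{-1}\sigma^{-1}$. A small $\theta$ makes visible terms dominate in $q$; a small $\sigma$ makes the other terms negligible in $p$.
\item Multiplication by $k-\frac12$ has a price. It changed $a_2/\sqrt{a_1a_3}$ by the factor $\frac32\big/\sqrt{\frac12\cdot\frac52}=3/\sqrt5$. With many visible sign changes there are many such factors. We must bound their product independently of their number and of the degree, by a quantity that depends only on the position of the index between its two visible neighbors (Section~\ref{sec:multiplier}) and is small enough to be absorbed by the powers of $\sigma$ (Section~\ref{sec:end}).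
\end{itemize}

\section{Dominant indices}\label{sec:dominant}

Fix $p(x)=\sum_{k=m}^Na_kx^k$ with $a_m,a_N\ne0$. If $m=N$, neither $p$ nor $\Gamma[p]$ has a positive zero, so let $m<N$. Put $q=\Gamma[p]=\sum q_kx^k$, $q_k=\gamma_ka_k$.

A term of $q$ that is the largest one at some point may still be overwhelmed by the sum of the others. To exclude this we compare the terms after inserting a Gaussian weight. Let
\[
B_k=\theta^{-k^2}|q_k|\qquad(m\le k\le N),
\]
and let $h$ be the least concave function on $[m,N]$ with $h(k)\ge\log B_k$ for all $k$ with $q_k\ne0$. Its graph is the upper boundary of the convex hull of the finitely many points $(k,\log B_k)$ with $q_k\ne0$. So $h$ is piecewise affine, and each vertex of its graph, including the two ends, is one of these points. We call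
\[
K=\{k:\ q_k\ne0,\ h(k)=\log B_k\}
\]
the set of \emph{dominant} indices. Thus $m,N\in K$. A pair $(i,j)$ of consecutive elements $i<j$ of $K$ is called a \emph{gap} of length $j-i$. On $[i,j]$ the function $h$ is affine, since it has no vertex strictly between $i$ and $j$. See Figure~\ref{fig:newton}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\draw[->] (-0.4,0) -- (7.6,0) node[right] {$k$};
\foreach \k in {0,...,7} \draw (\k,0.06) -- (\k,-0.06) node[below] {\small $\k$};
\draw[thick] (0,0.5) -- (1,2.1) -- (4,3.6) -- (5,3.4) -- (7,1.8);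
\foreach \p in {(0,0.5),(1,2.1),(4,3.6),(5,3.4),(7,1.8)} \fill \p circle (2.4pt);
\foreach \p in {(2,1.7),(3,2.7),(6,1.3)} \draw[fill=white] \p circle (2.4pt);
\node[above] at (2.3,2.95) {$h$};
\end{tikzpicture}
\caption{Points $(k,\log B_k)$ and their least concave majorant $h$ for a polynomial with $m=0$, $N=7$. Full dots lie on the graph of $h$, open dots below it. Here $K=\{0,1,4,5,7\}$, and the gaps are $(0,1)$, $(1,4)$, $(4,5)$, $(5,7)$.}
\label{fig:newton}
\end{figure}

Throughout, for integers $i<k<j$ we write
\[
L=j-i,\quad u=k-i,\quad v=j-k=L-u,\quad s=\frac uL,\qquad\text{so that } k=(1-s)i+sj .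
\]
Since $k$ is the mean of $i,j$ with weights $1-s,s$, we have the identity
\begin{equation}\label{eq:variance}
(1-s)i^2+sj^2-k^2=(1-s)(i-k)^2+s(j-k)^2=s(1-s)L^2=uv .
\end{equation}

\begin{lemma}\label{lem:dominant}
\textup{(a)} There are numbers $r_k>0$ $(k\in K)$, strictly increasing in $k$, such that
\begin{equation}\label{eq:dominate}
|q_l|\,r_k^l\le\theta^{(l-k)^2}|q_k|\,r_k^k\qquad(k\in K,\ m\le l\le N).
\end{equation}
Consequently $q(r_k)$ has the sign of $q_k$.

\textup{(b)} If $(i,j)$ is a gap and $i<k<j$, then $|q_k|\le\theta^{-uv}|q_i|^{1-s}|q_j|^s$.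
\end{lemma}

\begin{proof}
(a) For $k\in K$ let $\ell_k$ be the slope of a line of support of $h$ at $k$, that is, $h(y)\le h(k)+\ell_k(y-k)$ on $[m,N]$. For $k'<k$ in $K$, this inequality at $k$ with $y=k'$, and the one at $k'$ with $y=k$, give
\[
\ell_k\le\frac{h(k)-h(k')}{k-k'}\le\ell_{k'} .
\]
So $R_k=e^{-\ell_k}$ is nondecreasing in $k\in K$. Since $\log B_l\le h(l)\le\log B_k+\ell_k(l-k)$ when $q_l\neq0$, we have $B_lR_k^l\le B_kR_k^k$ for all $l$. Put $r_k=\theta^{-2k}R_k$; this is strictly increasing because $\theta<1$. Then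
\[
|q_l|r_k^l=B_lR_k^l\,\theta^{l^2-2kl}\le B_kR_k^k\,\theta^{(l-k)^2-k^2}=\theta^{(l-k)^2}|q_k|r_k^k ,
\]
the last step because $|q_k|r_k^k=\theta^{k^2}B_k\,\theta^{-2k^2}R_k^k$. This is \eqref{eq:dominate}. Moreover
\begin{equation}\label{eq:theta}
2\sum_{d\ge1}\theta^{d^2}<2\,(0.455+0.0429+0.00084+0.00001)<1,
\end{equation}
where the first three numbers bound $\theta,\theta^4,\theta^9$ and the last bounds the remaining sum, which is at most $\theta^{16}/(1-\theta)$. So in $q(r_k)$ the term with index $k$ exceeds in absolute value the sum of the absolute values of all the others.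

(b) As $h$ is affine on $[i,j]$ and $i,j\in K$, we get $B_k\le B_i^{1-s}B_j^s$, also when $q_k=0$. Inserting $B_k=\theta^{-k^2}|q_k|$ and using \eqref{eq:variance} gives (b).
\end{proof}

Let $G$ be the set of gaps $(i,j)$ with $q_iq_j<0$, equivalently $a_ia_j<0$, and let $V$ be their number. By Lemma~\ref{lem:dominant}(a), $q$ has a zero in the open interval $(r_i,r_j)$ for each $(i,j)\in G$, and these intervals are disjoint. Hence
\begin{equation}\label{eq:lower}
Z_+(q)\ge V .
\end{equation}
It remains to prove $Z_+(p)\le V$. The hypothesis \eqref{eq:hyp} enters only in the next lemma, and only at indices from $m+1$ to $N-1$.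

\begin{lemma}\label{lem:small}
If $(i,j)$ is a gap and $i<k<j$, then $|a_k|\le\sigma^{uv}|a_i|^{1-s}|a_j|^s$.
\end{lemma}

\begin{proof}
For $i<l<j$ the second difference of $l\mapsto\log\gamma_l+(\log7)l^2$ at $l$ is $2\log7-\log\frac{\gamma_l^2}{\gamma_{l-1}\gamma_{l+1}}\le0$. So this sequence is concave on $i\le l\le j$, and by \eqref{eq:variance}
\[
\gamma_k\ge7^{\,uv}\gamma_i^{1-s}\gamma_j^s .
\]
Divide the inequality of Lemma~\ref{lem:dominant}(b) by this one and recall that $\sigma=1/(7\theta)$.
\end{proof}

\section{The multiplier that aligns the dominant signs}\label{sec:multiplier}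

As in the cubic example, we place one zero in each gap where the dominant sign changes. The midpoint stays at distance at least $\frac12$ from all dominant indices. Let
\[
\psi(x)=\pm\prod_{(i,j)\in G}\Bigl(x-\frac{i+j}2\Bigr),\qquad c_k=\psi(k)a_k .
\]
No zero of $\psi$ lies in $K$, and for consecutive $i,j\in K$ the signs of $\psi(i)$ and $\psi(j)$ differ exactly when $(i,j)\in G$. So we can choose the sign of $\psi$ such that
\[
c_k>0\qquad\text{for all }k\in K .
\]
The coefficients $c_k$ with $k\notin K$ may have any sign. We must bound how much larger $\psi$ makes them, relative to the weighted geometric mean of their dominant neighbors. Every zero of $\psi$ outside the gap contributes a factor of at least $1$, and the number of these zeros is not bounded. What saves us is that the zeros lie in different gaps, so they recede from $(i,j)$ at least as fast as the half-integers do. The constant in the next lemma is the one obtained from zeros at all half-integers outside $(i,j)$.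

We use the notation $(2n-1)!!=1\cdot3\cdots(2n-1)$ for $n\geq 1$.

\begin{lemma}\label{lem:psi}
Let $(i,j)$ be a gap and $i<k<j$. Then
\[
|\psi(k)|\le\rho_{L,u}\,|\psi(i)|^{1-s}|\psi(j)|^s,\qquad
\rho_{L,u}=\frac{(2L-1)!!}{(2u-1)!!\,(2v-1)!!}.
\]
\end{lemma}

\begin{proof}
The quotient $|\psi(k)|/(|\psi(i)|^{1-s}|\psi(j)|^s)$ is the product, over the zeros $\alpha$ of $\psi$, of $|\alpha-k|/(|\alpha-i|^{1-s}|\alpha-j|^s)$.

\emph{The zero inside the gap.} It is present if $(i,j)\in G$, and then it is $\frac{i+j}2$. Its factor is at most $1$, because $|u-\frac L2|\le\frac L2=(\frac L2)^{1-s}(\frac L2)^s$.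

\emph{Zeros to the right of $j$.} Let them be $\alpha_1<\dots<\alpha_n$ (possibly $n=0$), the midpoints of the gaps $(i_1,j_1),\dots,(i_n,j_n)$ in increasing order. Then $i_1\ge j$ and $i_{t+1}\ge j_t\ge i_t+1$, so $\alpha_t\ge i_t+\frac12\ge j+t-\frac12$. For $\alpha>j$ let
\[
F(\alpha)=\frac{\alpha-k}{(\alpha-i)^{1-s}(\alpha-j)^s}.
\]
Since $k=(1-s)i+sj$, concavity of $y\mapsto\log(\alpha-y)$ on $y<\alpha$ gives $F\ge1$, and convexity of $y\mapsto\frac1{\alpha-y}$ gives
\[
(\log F)'(\alpha)=\frac1{\alpha-k}-\frac{1-s}{\alpha-i}-\frac s{\alpha-j}\le0 .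
\]
So $F$ is nonincreasing. For every $T\ge\max(n,1)$ we can move $\alpha_t$ down to $j+t-\frac12$ and then add the factors with $n<t\le T$, which are at least $1$:
\[
\prod_{t=1}^nF(\alpha_t)\le\prod_{t=1}^TF\bigl(j+t-\tfrac12\bigr)
=\prod_{t=1}^T\frac{2t-1+2v}{(2t-1+2L)^{1-s}(2t-1)^s}.
\]
Let $A_w(T)=\prod_{r=1}^w(2T+2r-1)$ for integers $w\ge1$. Then $\prod_{t=1}^T(2t-1+2w)=(2T-1)!!\,A_w(T)/(2w-1)!!$, so the last product equals
\[
\frac{\bigl((2L-1)!!\bigr)^{1-s}}{(2v-1)!!}\cdot\frac{A_v(T)}{A_L(T)^{1-s}} .
\]
As $T\to\infty$ we have $A_w(T)/(2T)^w\to1$, and $v=(1-s)L$. So the second fraction tends to $1$, and the zeros to the right contribute at most $\bigl((2L-1)!!\bigr)^{1-s}/(2v-1)!!$.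

\emph{Zeros to the left of $i$.} The reflection $x\mapsto-x$ exchanges the roles of $i$ and $j$, of $u$ and $v$, and of $s$ and $1-s$. So, by the previous case, the zeros to the left contribute at most $\bigl((2L-1)!!\bigr)^{s}/(2u-1)!!$. Multiplying the three bounds gives the lemma.
\end{proof}

\section{Positivity and the end of the proof}\label{sec:end}

By Lemmas~\ref{lem:small} and~\ref{lem:psi}, $|c_k|$ is at most $\rho_{L,u}\sigma^{uv}$ times the weighted geometric mean of $c_i$ and $c_j$. We now check that these factors are small enough for the dominant terms of $\sum c_kx^k$ to outweigh all the others. Set $w_{L,u}=\rho_{L,u}\,\sigma^{u(L-u)}$ and $S_L=\sum_{u=1}^{L-1}w_{L,u}$ for $L\ge2$. Note that $w_{L,u}=w_{L,L-u}$.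

\begin{lemma}\label{lem:SL}
$S_L<1$ for all $L\ge2$.
\end{lemma}

\begin{proof}
We use $\sigma^2<\frac1{10}$, which holds because $3.185^2>10$, and $\sigma^3<10^{-3/2}<0.0317$.
\begin{itemize}
\item $L=2$: $\rho_{2,1}=3$, so $S_2=3\sigma=3/3.185<1$.
\item $L=3$: $\rho_{3,1}=\rho_{3,2}=15/3=5$, so $S_3=10\sigma^2<1$.
\item $L=4$: $\rho_{4,1}=\rho_{4,3}=105/15=7$ and $\rho_{4,2}=105/9=35/3$. So $S_4=14\sigma^3+\frac{35}3\sigma^4<0.444+0.117<1$.
\item $L\ge5$: With $v=L-u$ we have
\[
\rho_{L,u}=\prod_{t=1}^u\frac{2v+2t-1}{2t-1}=\prod_{t=1}^u\Bigl(1+\frac{2v}{2t-1}\Bigr)\le(2v+1)^u,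
\qquad\text{hence}\quad w_{L,u}\le\bigl[(2v+1)\sigma^v\bigr]^u .
\]
For $v=3$ the bracket is $7\sigma^3<0.222$, and it decreases for $v\ge3$ because $\frac{2v+3}{2v+1}\sigma\le\frac97\sigma<1$. If $u\le v$, then $v\ge L/2$ forces $v\ge3$, so $w_{L,u}\le0.222^u$. By symmetry,
\[
S_L\le2\sum_{1\le u\le L/2}w_{L,u}\le2\sum_{u\ge1}0.222^u=\frac{0.444}{0.778}<0.58. \qedhere
\]
\end{itemize}
\end{proof}

The tightest case is $L=3$. It requires $7\theta>\sqrt{10}$, that is, $\theta>0.4517\ldots$, while \eqref{eq:theta} asks for $\theta$ to be small. The value $0.455$ satisfies both conditions.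

\begin{lemma}\label{lem:positive}
$\sum_{k=m}^Nc_kx^k>0$ for all $x>0$.
\end{lemma}

\begin{proof}
Let $(i,j)$ be a gap of length $L\ge2$ and $i<k<j$. Since $x^k=(x^i)^{1-s}(x^j)^s$, Lemmas~\ref{lem:small} and~\ref{lem:psi} and the weighted inequality between arithmetic and geometric means give
\[
|c_k|x^k\le w_{L,u}\,(c_ix^i)^{1-s}(c_jx^j)^s\le w_{L,u}\Bigl(\bigl(1-\tfrac uL\bigr)c_ix^i+\tfrac uL\,c_jx^j\Bigr).
\]
By the symmetry of $w_{L,u}$ we have $\sum_uw_{L,u}\frac uL=\sum_uw_{L,u}(1-\frac uL)=\frac12S_L$, so
\[
\sum_{i<k<j}|c_k|x^k\le\tfrac12S_L\,(c_ix^i+c_jx^j).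
\]
Sum over all gaps of length at least $2$. Every index in $[m,N]\setminus K$ lies in exactly one of them, and each element of $K$ is an endpoint of at most two gaps. If there is such a gap, then
\[
\sum_{k\notin K}|c_k|x^k\le\Bigl(\max_{2\le L\le N-m}S_L\Bigr)\sum_{k\in K}c_kx^k<\sum_{k\in K}c_kx^k
\]
by Lemma~\ref{lem:SL}. If there is none, the left side is $0$. In both cases $\sum_kc_kx^k>0$.
\end{proof}

\begin{lemma}\label{lem:rolle}
Let $\alpha\in\mathbb R$, and let $P$ and $(D-\alpha)P$ be nonzero real polynomials. Then $Z_+((D-\alpha)P)\ge Z_+(P)-1$.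
\end{lemma}

\begin{proof}
We may assume $Z_+(P)\ge1$. On $(0,\infty)$ the function $x^{-\alpha}P$ has the same zeros as $P$, with the same multiplicities, and its derivative is $x^{-\alpha-1}(D-\alpha)P$. A zero of multiplicity $\mu$ of $x^{-\alpha}P$ is a zero of multiplicity $\mu-1$ of the derivative, and by Rolle's theorem the derivative has a further zero between any two neighboring distinct zeros. Altogether it has at least $Z_+(P)-1$ zeros.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Since $Dx^k=kx^k$, we have $\sum_kc_kx^k=\psi(D)p$. This polynomial arises from $p$, up to sign, by applying $V$ operators $D-\alpha$ one after the other, with $\alpha$ running through the zeros of $\psi$. No intermediate polynomial vanishes identically: its coefficients with index in $K$ are nonzero, because no zero of $\psi$ lies in $K$. Applying Lemma~\ref{lem:rolle} $V$ times, and then Lemma~\ref{lem:positive}, we obtain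
\[
Z_+(p)-V\le Z_+(\psi(D)p)=0 .
\]
With \eqref{eq:lower} this gives $Z_+(p)\le V\le Z_+(q)$, which is \eqref{eq:goal}. By the two reductions in Section~1, the statements about $Z_-$ and $Z_c$ follow. The inequality in \eqref{eq:hyp} was used only for $1\le k\le N-1$, where $N=\deg p$, so the finite version holds as well.
\end{proof}

\section{Other sequences and limits of the condition}\label{sec:limits}

\begin{proposition}\label{prop:exponents}
Let $p\ge2$ be a real number with $2^p\ge2+\log49$. Then $\{e^{-k^p}\}_{k=0}^\infty$ is a CZDS. The condition holds for every real $p\ge2.6$, in particular for all integers $p\ge3$.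
\end{proposition}

\begin{proof}
Taylor's formula with integral remainder for $x^p$ at $k\ge1$ gives, with $\gamma_k=e^{-k^p}$,
\[
\log\frac{\gamma_k^2}{\gamma_{k-1}\gamma_{k+1}}=(k+1)^p+(k-1)^p-2k^p=\int_{-1}^1(1-|t|)\,p(p-1)(k+t)^{p-2}\,dt .
\]
As $p\ge2$, this is nondecreasing in $k$, and for $k=1$ it equals $2^p-2\ge\log49$. So Theorem~\ref{thm:main} applies. Finally, $2^{2.6}=4\cdot8^{1/5}>4\cdot1.5=6$ because $1.5^5<8$, and $\log49<4$ because $e^4>2.7^4>49$. So $2^p>6>2+\log49$ for $p\ge2.6$.
\end{proof}

\begin{proposition}\label{prop:family}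
The sequence $\{e^{-ak^3}\}_{k=0}^\infty$ is a CZDS for every $a\ge\frac16\log49$. For $0<a\le\frac16\log1.05$ it is not even a multiplier sequence.
\end{proposition}

\begin{proof}
Here $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})=e^{6ak}$, and the first statement follows from Theorem~\ref{thm:main}. For the second, put $t=e^{6a}$ and apply the sequence to $(1+x)^3$. Substituting $e^ax$ for $x$ in $1+3e^{-a}x+3e^{-8a}x^2+e^{-27a}x^3$ gives
\[
1+3x+3t^{-1}x^2+t^{-4}x^3 .
\]
The discriminant $b_2^2b_1^2-4b_3b_1^3-4b_2^3b_0+18b_3b_2b_1b_0-27b_3^2b_0^2$ of $b_0+b_1x+b_2x^2+b_3x^3$ becomes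
\[
81t^{-2}-108t^{-4}-108t^{-3}+162t^{-5}-27t^{-8}
=27t^{-8}\bigl(3t^6-4t^5-4t^4+6t^3-1\bigr)=27t^{-8}(t-1)^2g(t)
\]
with $g(t)=3t^4+2t^3-3t^2-2t-1$. On $[1,\infty)$ we have $g''(t)=36t^2+12t-6>0$, so $g$ is convex there. Moreover $g(1)=-1$ and $g(1.05)<-0.4$. Hence $g<0$ on $[1,1.05]$, and the discriminant is negative for $1<t\le1.05$. A real cubic with negative discriminant has two nonreal zeros, while $(1+x)^3$ has none.
\end{proof}

\begin{proposition}\label{prop:constant}
Let $0<C<4$. There is a positive sequence with $\gamma_k^2\ge C\gamma_{k-1}\gamma_{k+1}$ for all $k\ge1$ that is not a multiplier sequence. Consequently, the infimum $C_0$ of the constants $C>0$ for which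
\[
\gamma_k>0\ (k\ge0)\ \text{ and }\ \gamma_k^2\ge C\gamma_{k-1}\gamma_{k+1}\ (k\ge1)\quad\Longrightarrow\quad\{\gamma_k\}\text{ is a CZDS}
\]
satisfies $4\le C_0\le49$.
\end{proposition}

\begin{proof}
The idea is to make the ratio equal to $C$ at a single index $m$ and huge elsewhere, so that only three terms of $\Gamma[(1+x)^{2m}]$ survive. Choose $m\ge1$ with $C\bigl(\frac{m+1}m\bigr)^2<4$. For $R\ge C$ let
\[
\gamma_{m-1}=\gamma_m=1,\qquad\gamma_{m+1}=\frac1C,
\]
and let the other $\gamma_k>0$ be defined by $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})=R$ for $k\ge1$, $k\ne m$. The ratio at $k=m$ is $C$, so the inequality with constant $C$ holds for all $k\ge1$.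

Since $\gamma_{k+1}/\gamma_k=R^{-1}\gamma_k/\gamma_{k-1}$ for $k>m$, and $\gamma_{k-1}/\gamma_k=R^{-1}\gamma_k/\gamma_{k+1}$ for $1\le k<m$, we have $\gamma_k\to0$ as $R\to\infty$ for each fixed $k\notin\{m-1,m,m+1\}$. With $b_k=\binom{2m}k$ it follows that, coefficientwise,
\[
\Gamma[(1+x)^{2m}]\ \longrightarrow\ x^{m-1}\bigl(b_{m-1}+b_mx+C^{-1}b_{m+1}x^2\bigr).
\]
Since $b_{m+1}=b_{m-1}$ and $b_m/b_{m-1}=\frac{m+1}m$, we have $Cb_m^2/(b_{m-1}b_{m+1})=C\bigl(\frac{m+1}m\bigr)^2<4$. So the quadratic factor has nonreal zeros. By Hurwitz's theorem, every neighborhood of a zero of the limit contains a zero of $\Gamma[(1+x)^{2m}]$ once $R$ is large. Hence $\Gamma[(1+x)^{2m}]$ has nonreal zeros for large $R$, although $(1+x)^{2m}$ has only real zeros. This proves the first statement. Since every CZDS is a multiplier sequence, it gives $C_0\ge4$; Theorem~\ref{thm:main} gives $C_0\le49$.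
\end{proof}

\begin{remark}
We do not determine $C_0$.
\end{remark}

\begin{thebibliography}{9}
\bibitem{book} Problem~8, in: a printed mathematics book.
\end{thebibliography}

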